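\title{Convex bodies without inscribed parallelotopes}

\begin{abstract}
We determine the dimensions $d$ in which the boundary of every convex body in $\mathbb R^d$ contains the $2^d$ vertices of a $d$-dimensional parallelotope: these are exactly $d=1,2,3$. The case $d=3$ is a known result, which we quote. For $d\ge4$ we construct counterexamples as small perturbations of the ball by a cubic and a quartic form. For $d\ge5$ suitable forms exist by a dimension count. For $d=4$ the count points the other way, and we give explicit forms; quaternionic coordinates on the space of orthonormal bases reduce the proof to a system of three polynomial equations that has only degenerate real solutions.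
\end{abstract}

\section{Introduction}

A \emph{convex body} in $\mathbb R^d$ is a compact convex set with nonempty interior. A \emph{$d$-parallelotope} is a set
\[
\Big\{c+\sum_{l=1}^d s_lv_l:\ -1\le s_l\le 1\Big\},\qquad c\in\mathbb R^d,\quad v_1,\dots,v_d \text{ linearly independent};
\]
its $2^d$ vertices are the points with $s\in\{\pm1\}^d$. A parallelotope is \emph{inscribed} in a set $M$ if all its vertices lie in $M$. We answer the following question from \cite{book}.

\medskip
\noindent\textbf{Problem.} \emph{For which $d$ does the boundary of every convex body in $\mathbb R^d$ admit an inscribed $d$-parallelotope?}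
\medskip

It is known that the boundary of every convex body in $\mathbb R^3$ admits an inscribed $3$-parallelotope, and this implies the same for centrally symmetric convex bodies in $\mathbb R^4$ (see Remark~\ref{rem:sym4}).

A parameter count suggests an answer. A $d$-parallelotope depends on $d^2+d$ real parameters, and each vertex has to satisfy one equation. We have $d^2+d\ge2^d$ for $d\le4$ and $d^2+d<2^d$ for $d\ge5$: the numbers are $20$ against $16$ for $d=4$, and $30$ against $32$ for $d=5$. So one would guess that the property holds exactly for $d\le4$, and in $\mathbb R^4$ one would even expect a four-parameter family of inscribed parallelotopes. The result for symmetric bodies supports the guess. It is nevertheless wrong in dimension four.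

\begin{theorem}\label{thm:A}
For $d=1,2,3$ the boundary of every convex body in $\mathbb R^d$ admits an inscribed $d$-parallelotope. For every $d\ge4$ there are convex bodies in $\mathbb R^d$ whose boundary admits none. Thus the set of dimensions asked for in the Problem is $\{1,2,3\}$.
\end{theorem}

The negative part holds in a stable form. Let $2B$ be the closed ball of radius $2$ about the origin, let $\|\cdot\|_{C^4(2B)}$ be the maximum of the sup norms on $2B$ of all partial derivatives of order at most $4$, and let $t_1,\dots,t_d$ be the standard coordinates.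

\begin{theorem}\label{thm:B}
Let $d\ge4$. There are a cubic form $T$ and a quartic form $Q$ on $\mathbb R^d$ and numbers $\varepsilon_0,\eta_0>0$ such that for all $0<\varepsilon<\varepsilon_0$ and all $g\in C^4(2B)$ with $\|g-(T+Q)\|_{C^4(2B)}<\eta_0$ the set
\[
K=\{x\in 2B:\ |x|^2+\varepsilon g(x)\le1\}
\]
is a convex body whose boundary admits no inscribed $d$-parallelotope. For $d\ge7$ one can take $T=0$ and $g=Q$, so that $K$ is centrally symmetric. For $d=4$ one can take, with any sufficiently small $\vartheta\ne0$,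
\[
T=t_1t_2t_3+\vartheta\big[(t_2^2-t_1^2)t_4+4t_1^2t_3\big],\qquad Q=t_3^2(t_2^2-t_1^2)+t_3t_4(t_1^2+t_2^2).
\]
\end{theorem}

In dimension four every counterexample is necessarily non-symmetric, while for $d\ge7$ even centrally symmetric bodies can fail.

The proof has two layers. The parallelotopes inscribed in a sphere are rectangular boxes centered at its center. A parallelotope inscribed in a slightly perturbed sphere is close to such a box, and we show in Section~\ref{sec:forms} that in the limit the edge directions form an orthonormal basis in whose coordinates $T$ and $Q$ contain no monomial that is a product of distinct variables. So it suffices to find $T$ and $Q$ for which no such basis exists. For $d\ge5$ there are more conditions than the orthogonal group has dimensions. For $d=4$ there are five conditions on a six-dimensional group, and one has to show that a solution set of expected dimension one is empty. To make this set computable we start from the degenerate cubic $t_1t_2t_3$,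 for which the conditions can be solved explicitly, and perturb it (Section~\ref{sec:four}). Sections~\ref{sec:quat}--\ref{sec:lambda} translate the conditions into three polynomial equations in five unknowns, and Section~\ref{sec:end} solves them.

\section{Dimensions at most three}\label{sec:low}

For $d=1$ a convex body is a segment and is itself a parallelotope with vertices on the boundary. The case $d=3$ is the known result quoted above. The plane is elementary.

\begin{proposition}\label{prop:plane}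
The boundary of every convex body $K\subset\mathbb R^2$ admits an inscribed parallelogram.
\end{proposition}

\begin{proof}
The maximal segments in $\partial K$ have disjoint relative interiors and finite total length, so there are countably many. Choose a unit vector $w$ orthogonal to none of them. Then each of the two support lines $\langle x,w\rangle=s_-$ and $\langle x,w\rangle=s_+$, $s_-<s_+$, meets $K$ in a single point. Let $\varphi(s)$ be the length of the chord $K\cap\{\langle x,w\rangle=s\}$. The function $\varphi$ is concave on $[s_-,s_+]$, hence continuous on the open interval, and it is positive there. If $s\to s_\pm$, then by compactness the endpoints of the chords accumulate only at points of $K$ on the support line, that is, at the single contact point; so $\varphi(s)\to0$. Fix $s_0\in(s_-,s_+)$. By the intermediate value theorem $\varphi$ takes the value $\frac12\varphi(s_0)$ at some $s_1<s_0$ and at some $s_2>s_0$. The endpoints of these two parallel chords of equal positive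 length lie in $\partial K$ and are the vertices of a parallelogram.
\end{proof}

The choice of $w$ matters: for a triangle and $w$ orthogonal to a side, $\varphi$ is strictly monotone.

\begin{remark}\label{rem:sym4}
The result for $d=3$ gives the result for a body $K=-K$ in $\mathbb R^4$ as follows. For small $s>0$ the section $K\cap\{t_4=s\}$ is a three-dimensional convex body whose relative boundary lies in $\partial K$. Let $P$ be a $3$-parallelotope inscribed in that relative boundary. Then $-P$ is a translate of $P$, lies in the hyperplane $t_4=-s$, and has its vertices in $\partial K$. The vertices of $P$ and $-P$ together are those of a $4$-parallelotope.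
\end{remark}

\section{Perturbed balls and pairs of forms}\label{sec:forms}

\subsection{The reduction}

Consider a parallelotope with center $c$ and half-edges $v_1,\dots,v_d$. A function $g$ on its vertices is a function on $\{\pm1\}^d$, and we expand it in the characters of that group: for $S\subset\{1,\dots,d\}$ put
\[
g_S=2^{-d}\sum_{s\in\{\pm1\}^d}\Big(\prod_{l\in S}s_l\Big)\,g\Big(c+\sum_ls_lv_l\Big).
\]
If $g$ is constant on the vertices, then $g_S=0$ for all $S\neq\emptyset$. If $g$ is a polynomial, then $g_S$ is the coefficient of $\prod_{l\in S}s_l$ in $g(c+\sum s_lv_l)$ after each $s_l^2$ has been replaced by $1$. For $g=|x|^2$ this gives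
\begin{equation}\label{eq:sphere}
(|x|^2)_{\{l\}}=2\langle c,v_l\rangle,\qquad (|x|^2)_{\{j,l\}}=2\langle v_j,v_l\rangle,\qquad (|x|^2)_S=0\ \text{ for }|S|\ge3 .
\end{equation}
So a parallelotope inscribed in a sphere about $0$ is a rectangular box with center $0$, and the equations with $|S|\ge3$ hold for free. For $|x|^2+\varepsilon g$ these equations become conditions on $g$ alone, however small $\varepsilon>0$ is. For cubic and quartic forms they are multilinear in the $v_l$, so the edge lengths drop out and only the edge directions remain.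

We use the same letter for a form and for its polarization, the symmetric multilinear form with $T(x)=T(x,x,x)$ and $Q(x)=Q(x,x,x,x)$.

\begin{definition}
Let $T$ be a cubic and $Q$ a quartic form on $\mathbb R^d$. An orthonormal basis $e=(e_1,\dots,e_d)$ is \emph{adapted} to $(T,Q)$ if $T(e_i,e_j,e_k)=0$ for all $i<j<k$ and $Q(e_i,e_j,e_k,e_l)=0$ for all $i<j<k<l$. The pair $(T,Q)$ is \emph{good} if no orthonormal basis is adapted to it.
\end{definition}

In the coordinates $x_1,\dots,x_d$ given by $e$, the number $6\,T(e_i,e_j,e_k)$ is the coefficient of $x_ix_jx_k$ in $T$, and $24\,Q(e_i,e_j,e_k,e_l)$ is the coefficient of $x_ix_jx_kx_l$ in $Q$. So $e$ is adapted if and only if $T$ and $Q$ contain no square-free monomial in these coordinates.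

\begin{proposition}\label{prop:red}
If $(T,Q)$ is good, then there are $\varepsilon_0,\eta_0>0$ for which the first assertion of Theorem~\ref{thm:B} holds.
\end{proposition}

\begin{proof}
Let $f=|x|^2+\varepsilon g$. For small $\varepsilon$, uniformly in $g$ with $\|g-(T+Q)\|_{C^4(2B)}\le1$, the Hessian of $f$ is positive definite on $2B$, $f(0)<1$, and $f>1$ on the sphere $|x|=2$. Hence $K$ is a convex body in the interior of $2B$, and $f=1$ on $\partial K$.

Suppose the assertion fails. Then there are $\varepsilon_\nu\downarrow0$, functions $g_\nu\to T+Q$ in $C^4(2B)$, and parallelotopes inscribed in the boundaries of the corresponding bodies. We suppress the index $\nu$. The center $c$ is the average of the vertices and each $v_l$ is half the difference of two vertices, so $|c|,|v_l|\le2$. The difficulty is that the parallelotopes may flatten: some $v_l$ may tend to $0$, and then the equations $f_S=0$ say nothing in the limit. We therefore divide them by the edge lengths first. Applying $\frac12\big(\varphi(1)-\varphi(-1)\big)=\frac12\int_{-1}^1\varphi'$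 in each variable $s_l$ with $l\in S$, we see that for $|S|\le4$ the number $g_S$ is the average, over the signs $s_l$ with $l\notin S$, of
\[
2^{-|S|}\int_{[-1,1]^S}\Big(\prod_{l\in S}\partial_{v_l}\Big)g\Big(c+\sum_ls_lv_l\Big)\prod_{l\in S}ds_l ,
\]
where the arguments lie in the parallelotope and hence in $2B$. Therefore
\begin{equation}\label{eq:C4}
|g_S|\le C\,\|g\|_{C^4(2B)}\prod_{l\in S}|v_l|\qquad(|S|\le4),
\end{equation}
with $C$ depending only on $d$. This is where four derivatives are used.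

Put $\hat v_l=v_l/|v_l|$. Since $f=1$ at the vertices, $f_S=0$ for $S\ne\emptyset$. For $|S|=1,2$, divide $f_S=0$ by $\prod_S|v_l|$; by \eqref{eq:sphere} and \eqref{eq:C4},
\[
\langle c,\hat v_l\rangle=O(\varepsilon),\qquad\langle\hat v_j,\hat v_l\rangle=O(\varepsilon)\quad(j\ne l).
\]
For $|S|=3,4$ we have $f_S=\varepsilon g_S$, so $g_S=0$, and \eqref{eq:C4} applied to $g-(T+Q)$ gives $(T+Q)_S/\prod_S|v_l|=o(1)$. A monomial in the $s_l$ of degree at most $4$ reduces to $s_is_js_k$ only if it equals $s_is_js_k$, because the cofactor has degree at most one; likewise for $s_is_js_ks_l$. So $(T+Q)_{\{i,j,k\}}=6T(v_i,v_j,v_k)+24Q(c,v_i,v_j,v_k)$ and $(T+Q)_{\{i,j,k,l\}}=24Q(v_i,v_j,v_k,v_l)$, and we obtain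
\[
6T(\hat v_i,\hat v_j,\hat v_k)+24Q(c,\hat v_i,\hat v_j,\hat v_k)=o(1),\qquad 24Q(\hat v_i,\hat v_j,\hat v_k,\hat v_l)=o(1).
\]
Along a subsequence $(\hat v_1,\dots,\hat v_d)$ converges to an orthonormal basis $e$. Since $c$ is bounded and $\langle c,\hat v_l\rangle\to0$, we get $\langle c,e_l\rangle\to0$ for all $l$, so $c\to0$. In the limit $e$ is adapted to $(T,Q)$, a contradiction.
\end{proof}

\begin{example}\label{ex:sign}
For $d=3$ there is one condition, $T(e_1,e_2,e_3)=0$, and no pair is good: the bases $(e_1,e_2,e_3)$ and $(e_2,e_1,-e_3)$ have the same orientation and give opposite values, so the value $0$ is taken on a path between them in the connected group $SO(3)$. The same argument with $(e_2,e_1,e_3,-e_4)$ shows that for $d=4$ no pair with $T=0$ is good, in agreement with Remark~\ref{rem:sym4}.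
\end{example}

\subsection{Dimensions five and higher}

\begin{proposition}\label{prop:high}
For $d\ge5$ there are good pairs. For $d\ge7$ there are good pairs with $T=0$.
\end{proposition}

\begin{proof}
Let $\mathcal V$ be the vector space of pairs $(T,Q)$ and let $\mathcal L\subset\mathcal V$ be the subspace of pairs without square-free monomials in $t_1,\dots,t_d$; its codimension is $\binom d3+\binom d4$. A pair is not good if and only if it lies in the image of the smooth map
\[
O(d)\times\mathcal L\to\mathcal V,\qquad (\gamma,T,Q)\mapsto(T\circ\gamma^{-1},Q\circ\gamma^{-1}).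
\]
The domain is a manifold of dimension $\binom d2+\dim\mathcal V-\binom d3-\binom d4$. For $d\ge5$ we have $\binom d3\ge\binom d2$ and $\binom d4>0$, so this dimension is less than $\dim\mathcal V$, and the image of a smooth map from a manifold of smaller dimension has measure zero. For pairs with $T=0$ the same argument in the space of quartic forms works if $\binom d4>\binom d2$, that is, if $(d-2)(d-3)>12$, which holds for $d\ge7$.
\end{proof}

With Proposition~\ref{prop:red} this proves Theorem~\ref{thm:B} for $d\ge5$; for $d\ge7$, $T=0$ and $g=Q$ the function $|x|^2+\varepsilon Q$ is even, so $K=-K$. For $d=4$ the count fails: $\binom42=6$ and $\binom43+\binom44=5$. The rest of the paper proves the following theorem, which completes the proofs of Theorems~\ref{thm:A} and~\ref{thm:B}.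

\begin{theorem}\label{thm:four}
On $\mathbb R^4$ let
\[
T_0=t_1t_2t_3,\qquad T_1=(t_2^2-t_1^2)t_4+4t_1^2t_3,\qquad Q=t_3^2(t_2^2-t_1^2)+t_3t_4(t_1^2+t_2^2).
\]
For all sufficiently small $\vartheta\neq0$ the pair $(T_0+\vartheta T_1,Q)$ is good.
\end{theorem}

\section{Dimension four: perturbing a degenerate cubic}\label{sec:four}

From now on \emph{basis} means a positively oriented orthonormal basis $e=(e_1,\dots,e_4)$ of $\mathbb R^4$. This is no restriction, since replacing $e_4$ by $-e_4$ preserves adaptedness. The bases form a copy of the compact connected group $SO(4)$. A \emph{relabeling} of $e$ is a basis obtained by permuting the $e_l$ and changing signs; every permutation occurs, after one sign change if necessary.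

We collect the four conditions on a cubic form $C$ in one vector,
\[
W_C(e)=\sum_{l=1}^4C_l\,e_l,\qquad C_l=C(e_i,e_j,e_k)\ \text{ for }\{i,j,k,l\}=\{1,2,3,4\},
\]
and we define
\[
\lambda^{(k)}(e)=\sum_{l=1}^4\big(\tfrac12t_k(e_l)-t_k(e_l)^3\big)e_l\quad(k=1,2,3),\qquad \pi(v)=\prod_{l=1}^4\langle v,e_l\rangle .
\]
A relabeling leaves $\lambda^{(k)}$ unchanged and changes $W_C$ and $Q(e_1,\dots,e_4)$ at most by a sign.

The quartic form $\pi$ records the values of all quartic forms at $(e_1,\dots,e_4)$. Write $[t^\alpha]\pi$ for the coefficient of the monomial $t^\alpha$ in $\pi$. It is the sum of the products $t_{a_1}(e_1)\cdots t_{a_4}(e_4)$ over all words $a_1\dots a_4$ in which the letter $a$ occurs $\alpha_a$ times. The polarization of $t^\alpha$ at $(e_1,\dots,e_4)$ is the average over all $4!$ ways of assigning the factors of $t^\alpha$ to the $e_l$, and each word arises $\alpha!$ times; so it equals $\frac{\alpha!}{4!}[t^\alpha]\pi$. Hence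
\begin{equation}\label{eq:Qpi}
Q(e_1,\dots,e_4)=\tfrac16\big([t_2^2t_3^2]\pi-[t_1^2t_3^2]\pi\big)+\tfrac1{12}\big([t_1^2t_3t_4]\pi+[t_2^2t_3t_4]\pi\big).
\end{equation}

For $T_0$ we single out the factor $t_1$. Let $a_l=t_1(e_l)$, so that $a$ is the coordinate vector of the unit vector on the $t_1$-axis, and let
\[
M_{jl}=t_2(e_j)t_3(e_l)+t_3(e_j)t_2(e_l)
\]
be the matrix of the quadratic form $2t_2t_3$ in the basis $e$. This form is nonzero, has trace $0$, and has the $t_1$-axis in its kernel. So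
\begin{equation}\label{eq:M}
M\ne0,\qquad\operatorname{tr}M=0,\qquad Ma=0,\qquad 6\,T_0(e_i,e_j,e_k)=a_iM_{jk}+a_jM_{ik}+a_kM_{ij}.
\end{equation}

The first part of the next lemma is the degeneracy of $T_0$: the vector $W_{T_0}$ is never free to point in the directions $\lambda^{(k)}$. The second part will allow us to compute the component of $W_{T_1}$ in these directions.

\begin{lemma}\label{lem:lambda}
For every basis $e$:
\begin{itemize}
\item[(i)] $\langle\lambda^{(k)},W_{T_0}\rangle=0$ for $k=1,2,3$;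
\item[(ii)] $\langle\lambda^{(k)},W_{t_k^2t_j}\rangle=\frac16[t_k^3t_j]\pi$ for $k\in\{1,2,3\}$, $j\in\{1,2,3,4\}$, $j\ne k$.
\end{itemize}
\end{lemma}

\begin{proof}
Both sides are continuous in $e$. The functions $e\mapsto t_k(e_l)$ are real analytic and not identically zero on the connected group $SO(4)$, so the bases on which none of them vanishes are dense, and we may assume $t_k(e_l)\neq0$ for all $l$.

(i) The form $T_0$ is symmetric in $t_1,t_2,t_3$, so let $k=1$. Put $\Pi=a_1a_2a_3a_4$. In $6\langle\lambda^{(1)},W_{T_0}\rangle=\sum_la_l(\frac12-a_l^2)\,6(T_0)_l$ the entry $M_{ij}$, $i<j$, occurs in the two terms indexed by the complementary pair $\{l,l'\}$, with total coefficient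
\[
a_la_{l'}\big(1-a_l^2-a_{l'}^2\big)=a_la_{l'}(a_i^2+a_j^2)=\Pi\Big(\frac{a_i}{a_j}+\frac{a_j}{a_i}\Big).
\]
So the sum equals $\Pi\sum_i a_i^{-1}\sum_{j\ne i}M_{ij}a_j=-\Pi\sum_iM_{ii}=0$ by \eqref{eq:M}.

(ii) In this part let $a_l=t_k(e_l)$, $a'_l=t_j(e_l)$ and $\Pi=\prod a_l$. Then $(t_k^2t_j)_l=\frac13\sum_{i\ne l}\Pi\,a'_i/(a_ia_l)$, so the left side is
\[
\frac\Pi3\sum_i\frac{a'_i}{a_i}\sum_{l\ne i}\big(\tfrac12-a_l^2\big)=\frac\Pi3\sum_i\frac{a'_i}{a_i}\big(\tfrac12+a_i^2\big)=\frac\Pi6\sum_i\frac{a'_i}{a_i},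
\]
because $\sum_la_l^2=1$ and $\sum_ia_ia'_i=0$. Finally $\Pi\sum_ia'_i/a_i=[t_k^3t_j]\pi$.
\end{proof}

By (i), a basis with $W_{T_0}+\vartheta W_{T_1}=0$ and $\vartheta\ne0$ satisfies $\langle\lambda^{(k)},W_{T_1}\rangle=0$. This equation does not contain $\vartheta$ and so survives the limit $\vartheta\to0$.

\begin{proposition}\label{prop:abc}
No basis $e$ satisfies the three conditions
\[
\text{\rm(a) } W_{T_0}(e)=0,\qquad\text{\rm(b) }\langle\lambda^{(k)}(e),W_{T_1}(e)\rangle=0\ \ (k=1,2,3),\qquad\text{\rm(c) }Q(e_1,\dots,e_4)=0 .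
\]
\end{proposition}

\begin{proof}[Proof of Theorem~\ref{thm:four} from Proposition~\ref{prop:abc}]
If the theorem fails, there are $\vartheta_n\to0$, $\vartheta_n\ne0$, and bases $e^n$ with $W_{T_0}(e^n)=-\vartheta_nW_{T_1}(e^n)$ that satisfy (c). By Lemma~\ref{lem:lambda}(i) they satisfy (b). By compactness a subsequence converges to a basis that satisfies (a), (b) and (c).
\end{proof}

\begin{example}\label{ex:basis}
Let $e^\circ$ be the basis
\[
e_1=(1,0,0,0),\quad e_2=\tfrac1{\sqrt2}(0,1,1,0),\quad e_3=\tfrac1{\sqrt2}(0,-1,1,0),\quad e_4=(0,0,0,1).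
\]
In its coordinates $t_1=x_1$, $t_2=(x_2-x_3)/\sqrt2$, $t_3=(x_2+x_3)/\sqrt2$, $t_4=x_4$. Then $T_0=\frac12x_1(x_2^2-x_3^2)$ has no square-free monomial, and $Q$ does not contain $x_1x_2x_3x_4$ because it is even in $t_1$. So (a) and (c) hold: the pair $(T_0,Q)$ is not good, and the hypothesis $\vartheta\ne0$ cannot be dropped. On the other hand $\lambda^{(1)}=-\frac12e_1$, and the coefficient of $x_2x_3x_4$ in $T_1$, which comes from $t_2^2t_4$, is $-1$. So $(T_1)_1=-\frac16$ and $\langle\lambda^{(1)},W_{T_1}\rangle=\frac1{12}$. For $e$ near $e^\circ$ we conclude that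
\[
\langle\lambda^{(1)}(e),W_{T_0+\vartheta T_1}(e)\rangle=\vartheta\,\langle\lambda^{(1)}(e),W_{T_1}(e)\rangle\neq0\qquad(\vartheta\ne0).
\]
Thus the perturbation removes all adapted bases from a neighborhood of $e^\circ$ that does not depend on $\vartheta$. Proposition~\ref{prop:abc} says that this happens near every basis adapted to $(T_0,Q)$.
\end{example}

The plan is as follows; the count of dimensions is only a guide. We attach to each solution of (a) parameters $(\sigma,p)\in\mathbb R^3\times\mathbb R^3$ with $\sum\sigma_k=0$, subject to one cubic relation $G=0$ and to scaling. This leaves three dimensions instead of the $6-4=2$ that four independent equations would leave. On this set the three vectors $\lambda^{(k)}$ turn out to be proportional, so (b) is a single equation $F=0$, and (c) is a single equation $\mathcal Q=0$. The system $G=F=\mathcal Q=0$ is expected to define a curve up to scaling, but its only real solutions are the degenerate points where the parametrization breaks down,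 and these are excluded by a first-order analysis.

\section{Quaternionic coordinates for bases}\label{sec:quat}

\subsection{Two frames attached to a basis}

Identify $\mathbb R^4$ with the quaternions $\mathbb H$ by $x=t_1+t_2\mathbf i+t_3\mathbf j+t_4\mathbf k$, and $\mathbb R^3$ with the imaginary quaternions. We use the following standard facts. Left and right multiplication by a unit quaternion are orientation-preserving isometries of $\mathbb R^4$. For imaginary $u,w$ we have $uw=-u\cdot w+u\times w$; in particular a right-handed orthonormal frame $\ell_1,\ell_2,\ell_3$ of $\mathbb R^3$ multiplies like $\mathbf i,\mathbf j,\mathbf k$. The map that sends a unit quaternion $u$ to the rotation $x\mapsto ux\bar u$ of $\mathbb R^3$ is a two-fold covering $S^3\to SO(3)$.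

For a basis $e$ put
\[
\ell_i=e_{i+1}\bar e_1,\qquad m_i=\bar e_1e_{i+1}\qquad(i=1,2,3).
\]
Multiplication by $\bar e_1$ on either side carries $e$ to a basis with first vector $1$, so $\ell$ and $m$ are right-handed orthonormal frames of $\mathbb R^3$, and $e_{i+1}=\ell_ie_1=e_1m_i$, $\ell_i=e_1m_i\bar e_1$. The six dimensions of $SO(4)$ are thus split as $3+3$. A basis can be recovered locally from its frames.

\begin{lemma}\label{lem:lift}
Let $e$ be a basis with frames $\ell,m$, and let $\ell^n\to\ell$ and $m^n\to m$ be orthonormal frames of $\mathbb R^3$. Then for large $n$ there are bases $e^n$ with frames $\ell^n,m^n$, and $e^n\to e$.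
\end{lemma}

\begin{proof}
For large $n$ the frames are right-handed, so the maps $m_i^n\mapsto\ell_i^n$ are rotations. They converge to the rotation $x\mapsto e_1x\bar e_1$. By the covering property they have the form $x\mapsto e_1^nx\bar e_1^n$ with unit quaternions $e_1^n\to e_1$. Put $e_{i+1}^n=\ell_i^ne_1^n$. Then $e^n$ is a basis, $e^n_{i+1}\bar e_1^n=\ell_i^n$, $\bar e_1^ne_{i+1}^n=\bar e_1^n\ell_i^ne_1^n=m_i^n$, and $e^n\to e$.
\end{proof}

The definition of the frames favors $e_1$, while (a), (b), (c) are invariant under relabeling. To see how the frames change, consider the linear maps $\phi_\pm:\Lambda^2\mathbb R^4\to\mathbb R^3$,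
\[
\phi_+(u\wedge w)=\tfrac12(w\bar u-u\bar w)=\operatorname{Im}(w\bar u),\qquad\phi_-(u\wedge w)=\tfrac12(\bar uw-\bar wu)=\operatorname{Im}(\bar uw).
\]
Both send $1\wedge x$ to $\operatorname{Im}x$. On the bivectors of a basis,
\begin{equation}\label{eq:table}
\begin{array}{c|cccccc}
 & e_1\wedge e_2& e_1\wedge e_3& e_1\wedge e_4& e_3\wedge e_4& e_4\wedge e_2& e_2\wedge e_3\\ \hline
\phi_+&\ell_1&\ell_2&\ell_3&\ell_1&\ell_2&\ell_3\\
\phi_-&m_1&m_2&m_3&-m_1&-m_2&-m_3
\end{array}
\end{equation}
The first three columns are the definition. For the fourth, $e_4\bar e_3=\ell_3\bar\ell_2=-\ell_3\ell_2=\ell_1$ and $\bar e_3e_4=\bar m_2m_3=-m_2m_3=-m_1$; the last two follow by cyclic permutation of $(e_2,e_3,e_4)$. So the index $i=1,2,3$ of a frame vector really stands for one of the three splittings $12|34$, $13|24$, $14|23$ of $\{1,2,3,4\}$. If $e'$ is a relabeling of $e$, then $e'_1\wedge e'_{i+1}=\pm e_j\wedge e_l$, and the three pairs $\{j,l\}$ have a common element and so belong to different splittings.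 Hence
\begin{equation}\label{eq:relabel}
\ell'_i=\pm\ell_{\rho(i)},\qquad m'_i=\pm m_{\rho(i)}\qquad\text{with one and the same permutation }\rho .
\end{equation}

Objects that do not see these signs and permutations are symmetric matrices with the frames as eigenvectors and with common eigenvalues. For $\kappa\in\mathbb R^3$ let
\[
K_+=\sum_i\kappa_i\ell_i\ell_i^T,\qquad K_-=\sum_i\kappa_im_im_i^T,\qquad V=(\kappa_1-\kappa_2)(\kappa_2-\kappa_3)(\kappa_3-\kappa_1).
\]
By \eqref{eq:relabel}, $(e,\kappa)$ and $(e',\kappa')$ with $\kappa'_i=\kappa_{\rho(i)}$ have the same matrices $K_\pm$.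

\subsection{Admissible pairs}

For $\sigma,p\in\mathbb R^3$ with $\sum\sigma_k=0$ put
\begin{equation}\label{eq:K}
K_+(\sigma,p)=\frac12\begin{pmatrix}\sigma_3&p_1&p_2\\p_1&\sigma_2&p_3\\p_2&p_3&\sigma_1\end{pmatrix},\qquad K_-(\sigma,p)=\frac12\begin{pmatrix}-\sigma_3&p_1&-p_2\\p_1&-\sigma_2&-p_3\\-p_2&-p_3&-\sigma_1\end{pmatrix}.
\end{equation}
Let $A_1,A_2,A_3$ be the symmetric $3\times3$ matrices with entry $1$ at the positions $(12)$, $(13)$, $(23)$ respectively and at the transposed position, and $0$ elsewhere.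

\begin{definition}
Let $e$ be a basis and let $\kappa\in\mathbb R^3\setminus\{0\}$ with $\sum\kappa_i=0$. The pair $(e,\kappa)$ is \emph{admissible with parameters} $(\sigma,p)$ if $K_\pm=K_\pm(\sigma,p)$.
\end{definition}

Equivalently, $K_++K_-$ is a multiple of $A_1$ and the $(12)$ entry of $K_+-K_-$ vanishes. The parameters are determined by $(e,\kappa)$, and $(\sigma,p)\neq0$ because $\kappa\ne0$. Admissibility is preserved by relabeling. Put
\[
G=\sum_k\sigma_kp_k^2-\sigma_1\sigma_2\sigma_3,\qquad \tau=\tfrac12\sum_kp_k^2+\tfrac14\sum_k\sigma_k^2,\qquad\delta=\tfrac14p_1p_2p_3,\qquad E_k=p_k^2-\sigma_k^2 .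
\]
Expanding the determinants in \eqref{eq:K} gives $8\det K_\pm(\sigma,p)=2p_1p_2p_3\mp G$, and both matrices have trace $0$ and $\operatorname{tr}K_\pm(\sigma,p)^2=\tau$. A traceless $3\times3$ matrix $Z$ has characteristic polynomial $s^3-\frac12\operatorname{tr}(Z^2)s-\det Z$. Therefore
\begin{equation}\label{eq:iso}
K_+(\sigma,p)\text{ and }K_-(\sigma,p)\text{ have the same spectrum if and only if }G=0,
\end{equation}
and then both determinants equal $\delta$. For an admissible pair we thus have $G=0$, $\tau=\sum\kappa_i^2$, $\delta=\kappa_1\kappa_2\kappa_3$, and, since each $\kappa_i$ is a root of $s^3-\frac\tau2s-\delta$,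
\begin{equation}\label{eq:newton}
K_\pm^3=\tfrac\tau2K_\pm+\delta I,\qquad\sum\kappa_i^3=3\delta,\qquad\sum\kappa_i^4=\tfrac12\tau^2 .
\end{equation}
We shall use repeatedly that $\sum\sigma_k=0$ implies, for $\{i,j,k\}=\{1,2,3\}$,
\begin{equation}\label{eq:sigma}
\sigma_k(\sigma_i-\sigma_j)=\sigma_j^2-\sigma_i^2,\qquad-\sigma_i\sigma_j-\sigma_j^2=\sigma_j\sigma_k,\qquad\tfrac12\sum\sigma^2=\sigma_k^2-\sigma_i\sigma_j=\sigma_i^2+\sigma_i\sigma_j+\sigma_j^2 .
\end{equation}

\begin{lemma}\label{lem:adm}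
If $W_{T_0}(e)=0$, then $(e,\kappa)$ is admissible for some $\kappa$.
\end{lemma}

\begin{proof}
\emph{The matrix of $K_++K_-$ in the basis $e$.} Let $x\in\mathbb R^4$, $x_l=\langle x,e_l\rangle$, $y=\operatorname{Im}x$. Since $1=\sum a_le_l$, we have $1\wedge x=\sum_{j<l}\omega_{jl}\,e_j\wedge e_l$ with $\omega_{jl}=a_jx_l-a_lx_j$. Applying $\phi_\pm$ and using \eqref{eq:table}, we find that the coordinates of $y$ in the frame $\ell$ are $\omega_{12}+\omega_{34}$, $\omega_{13}+\omega_{42}$, $\omega_{14}+\omega_{23}$, and those in the frame $m$ are $\omega_{12}-\omega_{34}$, $\omega_{13}-\omega_{42}$, $\omega_{14}-\omega_{23}$. Hence, for arbitrary $\kappa\in\mathbb R^3$,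
\[
y^T(K_++K_-)y=2\sum_{j<l}\kappa_{jl}\,\omega_{jl}^2,\qquad\kappa_{12}=\kappa_{34}=\kappa_1,\quad\kappa_{13}=\kappa_{24}=\kappa_2,\quad\kappa_{14}=\kappa_{23}=\kappa_3 .
\]
In the coordinates $x_l$ this form has the matrix $N$ with
\[
N_{jl}=-2\kappa_{jl}a_ja_l\quad(j\ne l),\qquad N_{ll}=2\sum_{j\ne l}\kappa_{jl}a_j^2 ,
\]
where $\kappa_{lj}=\kappa_{jl}$. It satisfies $Na=0$ and $\operatorname{tr}N=2\sum_{j<l}\kappa_{jl}(a_j^2+a_l^2)=2\sum_i\kappa_i$. The form $y^TA_1y=2t_2t_3$ has the matrix $M$. So $K_++K_-=\eta A_1$ if and only if $N=\eta M$.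

\emph{Choice of $\kappa$.} By \eqref{eq:M} the hypothesis says
\begin{equation}\label{eq:triples}
a_iM_{jk}+a_jM_{ik}+a_kM_{ij}=0\qquad\text{for all triples }i<j<k .
\end{equation}
We find $\kappa\ne0$ with $\sum\kappa_i=0$ and $N=\eta M$ for $\eta=1$ or $\eta=0$. After relabeling, the zero entries of $a$ come last. If $N=M$, then $\kappa\ne0$ because $M\neq0$.

\emph{All $a_l\ne0$.} The numbers $\mu_{jk}=M_{jk}/(a_ja_k)$ satisfy $\mu_{ij}+\mu_{ik}+\mu_{jk}=0$. Adding the equations for the triples $123$, $124$ and subtracting those for $134$, $234$ gives $\mu_{12}=\mu_{34}$; in the same way, by permuting indices, $\mu_{13}=\mu_{24}$ and $\mu_{14}=\mu_{23}$. The triple $123$ then gives $\mu_{12}+\mu_{13}+\mu_{14}=0$. Take $\kappa_i=-\frac12\mu_{1,i+1}$. Then $N-M$ is diagonal and annihilates $a$, so $N=M$.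

\emph{Only $a_4=0$.} The triples containing $4$ say that the numbers $M_{i4}/a_i$, $i=1,2,3$, have pairwise sums $0$, so $M_{14}=M_{24}=M_{34}=0$; the same entries of $N$ vanish. Define $\kappa_1,\kappa_2,\kappa_3$ by $N_{12}=M_{12}$, $N_{13}=M_{13}$, $N_{23}=M_{23}$. The triple $123$ gives $-2a_1a_2a_3\sum\kappa_i=0$. Now $N-M$ is diagonal, annihilates $a$ and has trace $0$, so $N=M$.

\emph{Only $a_3=a_4=0$.} The triple $134$ gives $M_{34}=0$. For $r=3,4$ the triple $12r$ and the equation $Ma=0$ give $a_2M_{1r}+a_1M_{2r}=0=a_1M_{1r}+a_2M_{2r}$. Suppose $a_1^2\ne a_2^2$. Then $M_{1r}=M_{2r}=0$. Define $\kappa_1$ by $N_{12}=M_{12}$, and $\kappa_2,\kappa_3$ by $2(\kappa_2a_1^2+\kappa_3a_2^2)=M_{33}$ and $2(\kappa_3a_1^2+\kappa_2a_2^2)=M_{44}$, a system with determinant $4(a_1^4-a_2^4)\neq0$; the left sides are $N_{33}$ and $N_{44}$. Then $N-M$ is diagonal with last two entries $0$ and annihilates $a$, so $N=M$, and $\operatorname{tr}M=0$ gives $\sum\kappa_i=0$. If $a_1^2=a_2^2=\frac12$, take $\kappa=(0,1,-1)$.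 Then $N_{11}=N_{22}=N_{12}=0$ because $\kappa_1=0$, $N_{33}=N_{44}=\kappa_2+\kappa_3=0$, and the other entries contain a factor $a_3$ or $a_4$. So $N=0$, and $\eta=0$.

\emph{$a=(\pm1,0,0,0)$.} The first row of $M$ vanishes by $Ma=0$, and the triples $1jk$ show that $M$ is diagonal. Here $N=\operatorname{diag}(0,2\kappa_1,2\kappa_2,2\kappa_3)$, so $\kappa_i=\frac12M_{i+1,i+1}$ gives $N=M$ and $\sum\kappa_i=0$.

\emph{The entry $X_{12}$ of $X=\frac12(K_+-K_-)$ vanishes.} If $\eta=1$, then
\[
2X_{12}=\operatorname{tr}(A_1X)=\operatorname{tr}\big((K_++K_-)X\big)=\tfrac12\big(\operatorname{tr}K_+^2-\operatorname{tr}K_-^2\big)=0 .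
\]
If $\eta=0$ this argument gives nothing, and we use $M_{34}=0$. Here $X=K_+=\ell_2\ell_2^T-\ell_3\ell_3^T$. Changing the signs of $e_1$, $e_2$ and if necessary $e_3$ changes only signs of the $\ell_i,m_i$ and of entries of $M$, so we may assume $a_1=a_2=1/\sqrt2$. The vectors $e_3,e_4$ are imaginary, and $e_1=\frac1{\sqrt2}+y_1$ with $y_1$ imaginary, orthogonal to $e_3,e_4$, and $|y_1|^2=\frac12$. So $y_1=\frac s{\sqrt2}\,e_3\times e_4$ with $s=\pm1$. From $e_3\times(e_3\times e_4)=-e_4$ and $e_4\times(e_3\times e_4)=e_3$ we get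
\[
\ell_2=e_3\bar e_1=\tfrac1{\sqrt2}e_3-e_3\times y_1=\tfrac1{\sqrt2}(e_3+se_4),\qquad \ell_3=e_4\bar e_1=\tfrac1{\sqrt2}e_4-e_4\times y_1=\tfrac1{\sqrt2}(e_4-se_3),
\]
and therefore $2X_{12}=\ell_2^TA_1\ell_2-\ell_3^TA_1\ell_3=2s\,e_3^TA_1e_4=2sM_{34}=0$.

Thus $K_\pm=\frac\eta2A_1\pm X$ with $X$ symmetric, traceless and $X_{12}=0$, which is the form \eqref{eq:K} with $p_1=\eta$.
\end{proof}

For the basis $e^\circ$ of Example~\ref{ex:basis} we have $e_1=1$, $\ell_i=m_i=e_{i+1}$, $M=\operatorname{diag}(0,1,-1,0)$, $\kappa=(\frac12,-\frac12,0)$, $K_+=K_-=\frac12A_1$, so $\sigma=0$, $p=(1,0,0)$ and $V=\frac14$.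

\subsection{Three charts}\label{sub:charts}

The form $T_0$ is symmetric in $t_1,t_2,t_3$, but the quaternion $1$ singles out $t_1$. To reach $t_2$ and $t_3$ we rotate the basis. Let $q_1=1$, $q_2=\mathbf i$, $q_3=\mathbf j$ be the unit vectors on the first three axes, and let $e^{(k)}=(e_l\bar q_k)_l$. This basis has the frames $\ell_i$ and $q_km_i\bar q_k$. Conjugation by $\mathbf i$ and $\mathbf j$ is $\operatorname{diag}(1,-1,-1)$ and $\operatorname{diag}(-1,1,-1)$. So for $(e^{(k)},\kappa)$ the matrix $K_+$ is unchanged and $K_-$ is replaced by $K_-^{(k)}$, where $K_-^{(1)}=K_-$, $K_-^{(2)}$ has the signs at $(12),(13)$ reversed, and $K_-^{(3)}$ has the signs at $(12),(23)$ reversed. If $(e,\kappa)$ is admissible, \eqref{eq:K} gives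
\begin{equation}\label{eq:chart}
K_++K_-^{(k)}=p_kA_k,\qquad X^{(k)}:=\tfrac12\big(K_+-K_-^{(k)}\big)=K_+-\tfrac12p_kA_k,\qquad\operatorname{tr}(A_kX^{(k)})=0 .
\end{equation}
From $\langle v,e_l\bar q_k\rangle=\langle vq_k,e_l\rangle$ we get that the product form of $e^{(k)}$ is $v\mapsto\pi(vq_k)$, that $t_1(e_l\bar q_k)=t_k(e_l)$, and hence $\lambda^{(k)}(e)=\lambda^{(1)}(e^{(k)})\,q_k$. In coordinates,
\begin{equation}\label{eq:vi}
v\mathbf i=(-v_2,v_1,v_4,-v_3),\qquad v\mathbf j=(-v_3,-v_4,v_1,v_2).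
\end{equation}

The labeling of the parameters in \eqref{eq:K} is chosen so that each computation has to be done in the first chart only. For an expression $Z$ in $(\sigma,p)$ let $Z^{[1k]}$ be obtained by interchanging the indices $1$ and $k$ in both $\sigma$ and $p$. Let $P_2$ and $P_3$ be the permutation matrices that interchange the coordinates $2,3$ and $1,3$ of $\mathbb R^3$. Comparing entries gives $K_+=P_kK_+^{[1k]}P_k$ and $A_k=P_kA_1P_k$, so by \eqref{eq:chart}
\begin{equation}\label{eq:swap}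
K_-^{(k)}=P_kK_-^{[1k]}P_k,\qquad X^{(k)}=P_k(X^{(1)})^{[1k]}P_k\qquad(k=2,3).
\end{equation}

\section{The coefficients of the product form}\label{sec:pi}

By \eqref{eq:Qpi} and Lemma~\ref{lem:lambda}(ii), conditions (b) and (c) involve coefficients of $\pi$. We now express $\pi$ through $K_\pm$, and so through $(\sigma,p)$. The price is the factor $V$: the matrices determine the frames, up to signs, only when the spectrum is simple.

For $v\in\mathbb H$ let $R_v$ be the $3\times3$ matrix of $m\mapsto vm\bar v$, and for $w\in\mathbb R^3$ let $\hat w$ be the matrix of $m\mapsto w\times m$. If $v=v_1+w$ with $w$ imaginary, then $vm\bar v=v_1^2m+v_1(wm-mw)-wmw$, and $wm-mw=2w\times m$, $wmw=|w|^2m-2(w\cdot m)w$. So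
\begin{equation}\label{eq:R}
R_v=v_1^2I+2v_1\hat w+\big(2ww^T-|w|^2I\big),
\end{equation}
and $R_v$ is $|v|^2$ times a rotation. For a basis $e$ and $\kappa\in\mathbb R^3$ define the quartic forms
\[
n_{rs}(v)=\operatorname{tr}\big(K_+^rR_vK_-^sR_v^T\big)=\sum_{i,j}\kappa_i^r\kappa_j^s\rho_{ij}^2,\qquad\rho_{ij}=\langle\ell_i,R_vm_j\rangle .
\]
With $x_l=\langle v,e_l\rangle$ we have $v=ue_1$ for $u=x_1+x_2\ell_1+x_3\ell_2+x_4\ell_3$, and $R_vm_j=u\ell_j\bar u$. So $(\rho_{ij})$ is the matrix \eqref{eq:R} of $R_u$ in the frame $\ell$: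
\begin{equation}\label{eq:rho}
(\rho_{ij})=\begin{pmatrix}
x_1^2+x_2^2-x_3^2-x_4^2&2(x_2x_3-x_1x_4)&2(x_2x_4+x_1x_3)\\
2(x_2x_3+x_1x_4)&x_1^2-x_2^2+x_3^2-x_4^2&2(x_3x_4-x_1x_2)\\
2(x_2x_4-x_1x_3)&2(x_3x_4+x_1x_2)&x_1^2-x_2^2-x_3^2+x_4^2
\end{pmatrix}.
\end{equation}

\begin{lemma}\label{lem:pi}
For every basis $e$ and every $\kappa$ we have $16V\pi=n_{21}-n_{12}$.
\end{lemma}

\begin{proof}
By \eqref{eq:rho}, $\rho_{12}^2-\rho_{21}^2=\rho_{23}^2-\rho_{32}^2=\rho_{31}^2-\rho_{13}^2=-16x_1x_2x_3x_4=-16\pi$. Hence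
\[
n_{21}-n_{12}=\sum_{i,j}\kappa_i\kappa_j(\kappa_i-\kappa_j)\rho_{ij}^2=-16\pi\big[\kappa_1\kappa_2(\kappa_1-\kappa_2)+\kappa_2\kappa_3(\kappa_2-\kappa_3)+\kappa_3\kappa_1(\kappa_3-\kappa_1)\big],
\]
and the bracket equals $-V$.
\end{proof}

The coefficients we need contain $t_1$ or $t_2$ to the second or third power, so we expand $n_{rs}$ in powers of $v_1$, in the first two charts. The antisymmetric part of a $3\times3$ matrix $Z$ is recorded by the vector
\[
\operatorname{ax}Z=(Z_{23}-Z_{32},\ Z_{31}-Z_{13},\ Z_{12}-Z_{21}),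
\]
which vanishes for symmetric $Z$ and satisfies $\operatorname{ax}Z^T=-\operatorname{ax}Z$ and $\operatorname{tr}(\hat wZ)=w\cdot\operatorname{ax}Z$ for all $w$. Two rules follow from the last identity. For orthogonal $P$ we have $P^T\hat wP=\det(P)\,\widehat{P^Tw}$; and for symmetric $B$ we have $\hat wB+B\hat w=\widehat{w'}$ with $w'=(\operatorname{tr}B)w-Bw$, as one sees for diagonal $B$ from the entry $(12)$, which is $-w_3(B_{11}+B_{22})$, and its cyclic analogues. Therefore
\begin{equation}\label{eq:ax}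
\operatorname{ax}(PZP^T)=\det(P)\,P\operatorname{ax}Z,\qquad\operatorname{ax}(BZ+ZB)=(\operatorname{tr}B)\operatorname{ax}Z-B\operatorname{ax}Z .
\end{equation}
We write $\{B,K\}=BK+KB$.

\begin{lemma}\label{lem:expand}
Let $B,K$ be symmetric $3\times3$ matrices and $v=v_1+w$. In $\operatorname{tr}(BR_vKR_v^T)$, regarded as a polynomial in $v_1$, the coefficient of $v_1^3$ is $-4\,w\cdot\operatorname{ax}(BK)$, and the coefficient of $v_1^2$ is $w^TSw$, where $S$ is symmetric and differs from $6\{B,K\}-4(\operatorname{tr}B)K-4(\operatorname{tr}K)B$ by a multiple of $I$.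
\end{lemma}

\begin{proof}
Use \eqref{eq:R} and $\hat w^T=-\hat w$. The coefficient of $v_1^3$ is $2\operatorname{tr}(B\hat wK)-2\operatorname{tr}(BK\hat w)=2\,w\cdot\operatorname{ax}(KB-BK)=-4\,w\cdot\operatorname{ax}(BK)$. The coefficient of $v_1^2$ is
\[
\operatorname{tr}\big((2ww^T-|w|^2I)\{B,K\}\big)-4\operatorname{tr}(B\hat wK\hat w)=2w^T\{B,K\}w-2|w|^2\operatorname{tr}(BK)-4\operatorname{tr}(B\hat wK\hat w).
\]
For $B=\beta\beta^T$ and $K=\zeta\zeta^T$ we have $-\operatorname{tr}(B\hat wK\hat w)=\det(w,\beta,\zeta)^2$, which is the Gram determinant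
\[
2(w\cdot\beta)(\beta\cdot\zeta)(\zeta\cdot w)-|\beta|^2(w\cdot\zeta)^2-|\zeta|^2(w\cdot\beta)^2+|w|^2\big(|\beta|^2|\zeta|^2-(\beta\cdot\zeta)^2\big).
\]
This is $w^T\big(\{B,K\}-(\operatorname{tr}B)K-(\operatorname{tr}K)B+(\operatorname{tr}B\operatorname{tr}K-\operatorname{tr}BK)I\big)w$, and by bilinearity the formula holds for all symmetric $B,K$.
\end{proof}

Let $(e,\kappa)$ be admissible and fix a chart $k$. We write $K_-,A,X$ for $K_-^{(k)},A_k,X^{(k)}$ and put $\chi=\operatorname{ax}(K_+K_-)$. Apply the second rule in \eqref{eq:ax} with $(B,Z)=(K_+,K_+K_-)$, $(K_-,K_+K_-)$, $(K_+,K_+K_-^2)$. Since $K_+K_-K_+$, $K_-K_+K_-$ and $K_+K_-^2K_+$ are symmetric and $\operatorname{tr}K_\pm=0$,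
\begin{equation}\label{eq:axK}
\operatorname{ax}(K_+^2K_-)=-K_+\chi,\qquad\operatorname{ax}(K_+K_-^2)=-K_-\chi,\qquad\operatorname{ax}(K_+^2K_-^2)=K_+K_-\chi .
\end{equation}
From $K_-=p_kA-K_+$ we get $\chi=\frac12p_ku^{(k)}$ with $u^{(k)}=\operatorname{ax}(2K_+A_k)$. Multiplication by $A_1$ on the right interchanges the first two columns and deletes the third, so
\begin{equation}\label{eq:u}
u^{(1)}=(-p_2,\ p_3,\ \sigma_3-\sigma_2),\qquad u^{(k)}=-P_k(u^{(1)})^{[1k]}\quad(k=2,3),
\end{equation}
the second formula by \eqref{eq:ax} and $\det P_k=-1$.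

\begin{lemma}\label{lem:coef}
If $(e,\kappa)$ is admissible, then
\begin{equation}\label{eq:cubiccoef}
16V[t_1^3t_3]\pi=2p_1p_3\sigma_3,\quad16V[t_1^3t_4]\pi=2p_1(E_3-E_2),\quad16V[t_2^3t_4]\pi=-2p_2(E_1-E_3),
\end{equation}
and
\begin{equation}\label{eq:Q}
96\,V\,Q(e_1,\dots,e_4)=\mathcal Q:=2\tau(\sigma_2-\sigma_1)+3p_3(p_1^2-p_2^2).
\end{equation}
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:pi} for $e^{(k)}$, the form $16V\pi(vq_k)$ equals $n_{21}-n_{12}$ computed in chart $k$.

\emph{Terms with $v_1^3$.} By Lemma~\ref{lem:expand} and \eqref{eq:axK} the coefficient of $v_1^3$ is $w\cdot(4K_+\chi-4K_-\chi)=8\,w\cdot X\chi=2p_k\,w\cdot2Xu^{(k)}$. In chart $1$,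
\[
2X^{(1)}u^{(1)}=\begin{pmatrix}\sigma_3&0&p_2\\0&\sigma_2&p_3\\p_2&p_3&\sigma_1\end{pmatrix}\begin{pmatrix}-p_2\\p_3\\\sigma_3-\sigma_2\end{pmatrix}=\begin{pmatrix}-\sigma_2p_2\\\sigma_3p_3\\E_3-E_2\end{pmatrix},
\]
where the last entry is $p_3^2-p_2^2+\sigma_1(\sigma_3-\sigma_2)$, rewritten by \eqref{eq:sigma}. As $w=(v_2,v_3,v_4)$, this gives the first two formulas in \eqref{eq:cubiccoef}. By \eqref{eq:swap} and \eqref{eq:u}, $2X^{(2)}u^{(2)}=-P_2(-\sigma_1p_1,\sigma_3p_3,E_3-E_1)$ has second entry $E_1-E_3$. So the coefficient of $v_1^3v_3$ in $16V\pi(v\mathbf i)$ is $2p_2(E_1-E_3)$. By \eqref{eq:vi} the substitution is $t_1=-v_2$, $t_2=v_1$, $t_3=v_4$, $t_4=-v_3$, so $t_2^3t_4=-v_1^3v_3$, and the third formula follows.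

\emph{Terms with $v_1^2$.} We compute modulo multiples of $I$. By Lemma~\ref{lem:expand} the coefficient of $v_1^2$ is $w^TSw$ with
\[
S\equiv6\big(\{K_+^2,K_-\}-\{K_+,K_-^2\}\big)+4\tau(K_+-K_-)=12\big(K_+XK_-+K_-XK_+\big)+8\tau X .
\]
Substituting $K_\pm=\frac12p_kA\pm X$ gives $K_+XK_-+K_-XK_+=\frac12p_k^2AXA-2X^3$. Since $X$ is traceless, $X^3\equiv\frac12\operatorname{tr}(X^2)X$, and $\operatorname{tr}X^2=\tau-\frac12p_k^2$ by \eqref{eq:chart} and $\operatorname{tr}A^2=2$. So
\[
S\equiv6p_k^2(AXA+X)-4\tau X .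
\]
In chart $1$ the matrix $AXA$ is $\operatorname{diag}(X_{22},X_{11},0)$. Hence $S_{11}-S_{22}=2\tau(\sigma_2-\sigma_3)$ and $S_{23}=p_3(3p_1^2-2\tau)$, that is,
\[
16V\big([t_1^2t_2^2]\pi-[t_1^2t_3^2]\pi\big)=2\tau(\sigma_2-\sigma_3),\qquad16V[t_1^2t_3t_4]\pi=2p_3(3p_1^2-2\tau).
\]
By \eqref{eq:swap}, in chart $2$ we have $S_{11}-S_{33}=2\tau(\sigma_1-\sigma_3)$ and $S_{23}=p_3(3p_2^2-2\tau)$. Under the substitution above $v_1^2v_2^2=t_1^2t_2^2$, $v_1^2v_4^2=t_2^2t_3^2$, $v_1^2v_3v_4=-t_2^2t_3t_4$, so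
\[
16V\big([t_1^2t_2^2]\pi-[t_2^2t_3^2]\pi\big)=2\tau(\sigma_1-\sigma_3),\qquad16V[t_2^2t_3t_4]\pi=-2p_3(3p_2^2-2\tau).
\]
Inserting the four formulas in \eqref{eq:Qpi} gives $16VQ(e_1,\dots,e_4)=\frac16\cdot2\tau(\sigma_2-\sigma_1)+\frac1{12}\cdot6p_3(p_1^2-p_2^2)$.
\end{proof}

\section{Condition (b) as one polynomial equation}\label{sec:lambda}

Lemma~\ref{lem:lambda}(ii) pairs the monomials $t_1^2t_3$, $t_1^2t_4$ with $\lambda^{(1)}$ and the monomial $t_2^2t_4$ with $\lambda^{(2)}$, but $T_1$ contains all three. To pair $T_1$ with a single vector we need to know how the $\lambda^{(k)}$ are related. They are multiples of one vector, with the factors $\pm p_k$.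

\begin{lemma}\label{lem:Lambda}
For $\{i,j,k\}=\{1,2,3\}$ let
\begin{gather*}
h_k=p_i^2+p_j^2-p_k^2+\sigma_i\sigma_j+\sigma_k^2,\qquad b_k=\tfrac16\tau^2-\tfrac34p_i^2p_j^2+\tfrac14\tau h_k,\\
\psi_{ij}=\tfrac16\tau^2(\sigma_i-\sigma_j)+\tfrac14\tau\big(\sigma_jp_j^2-\sigma_ip_i^2+\sigma_k(E_j-E_i)\big).
\end{gather*}
If $(e,\kappa)$ is admissible and $V\ne0$, then
\[
\lambda^{(1)}=p_1\Lambda,\quad\lambda^{(2)}=-p_2\Lambda,\quad\lambda^{(3)}=p_3\Lambda,\qquad\text{where }\ \Lambda=\frac3{8V^2}\big(p_1b_1,\,-p_2b_2,\,p_3b_3,\,\psi_{32}\big).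
\]
In particular $\Lambda$ depends continuously on $(\kappa,\sigma,p)$ as long as $V\ne0$.
\end{lemma}

\begin{proof}
\emph{Step 1: $\lambda^{(1)}$ as a gradient.} Let $\Theta(v)=\sum_lx_l^4$ with $x_l=\langle v,e_l\rangle$. Then $\nabla\Theta(1)=4\sum a_l^3e_l$, so $\lambda^{(1)}=\frac12\cdot1-\frac14\nabla\Theta(1)$. We express $\Theta$ by the forms $n_{rs}$. Squaring $|v|^2=\sum x_l^2$ and the diagonal entries of \eqref{eq:rho} and adding, the mixed terms cancel: $4\Theta=|v|^4+\operatorname{tr}H$, where $H=(\rho_{ij}^2)$. All row and column sums of $H$ are $|v|^4$, so $H$ has the eigenvector $\mathbf1=(1,1,1)$ with eigenvalue $|v|^4$ and preserves the plane $\mathbf1^\perp$. In this plane take the vectors $\beta_1=(\kappa_i)_i$ and $\beta_2=(\kappa_i^2-\frac\tau3)_i$. By \eqref{eq:newton} their Gram matrix is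
\[
\Gamma=\begin{pmatrix}\tau&3\delta\\3\delta&\tau^2/6\end{pmatrix},\qquad\det\Gamma=\tfrac13V^2 ,
\]
because $3\det\Gamma$ is the Gram determinant of $\mathbf1,\beta_1,\beta_2$, which is the square of the Vandermonde determinant of $\kappa$. As $V\ne0$, the vectors $\beta_1,\beta_2$ form a basis of $\mathbf 1^\perp$, and the trace of $H$ on this plane is $\operatorname{tr}\big(\Gamma^{-1}(\beta_r^TH\beta_s)_{r,s}\big)$. Using the row and column sums, $\beta_1^TH\beta_1=n_{11}$, $\beta_1^TH\beta_2=n_{12}$, $\beta_2^TH\beta_1=n_{21}$ and $\beta_2^TH\beta_2=n_{22}-\frac13\tau^2|v|^4$. Hence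
\[
\Theta=\tfrac12|v|^4+\frac3{4V^2}L,\qquad L=\tfrac16\tau^2n_{11}-3\delta(n_{12}+n_{21})+\tau\big(n_{22}-\tfrac13\tau^2|v|^4\big),
\]
and since $\nabla(\frac12|v|^4)(1)=2\cdot1$ we obtain $\lambda^{(1)}=-\frac3{16V^2}\nabla L(1)$. The same holds for $\lambda^{(1)}(e^{(k)})$ with $L$ computed in chart $k$; the numbers $V,\tau,\delta$ do not change. By Euler's identity the real part of $\nabla L(1)$ is $4L(1)$. The imaginary part is read off from the coefficient of $v_1^3$; by Lemma~\ref{lem:expand}, \eqref{eq:axK} and \eqref{eq:chart} it is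
\[
-4\big[\tfrac16\tau^2+3\delta(K_++K_-)+\tau K_+K_-\big]\chi=-2p_k\gamma^{(k)},\qquad\gamma^{(k)}=\big[\tfrac16\tau^2+3\delta p_kA_k+\tau K_+K_-^{(k)}\big]u^{(k)} .
\]

\emph{Step 2: the imaginary part.} In chart $1$, by \eqref{eq:K}, \eqref{eq:u} and \eqref{eq:sigma},
\[
2K_-u^{(1)}=\big(p_1p_3+\sigma_2p_2,\ -p_1p_2-\sigma_3p_3,\ E_2-E_3\big).
\]
The three entries of $2K_+\cdot2K_-u^{(1)}$ are
\begin{align*}
\sigma_3(p_1p_3+\sigma_2p_2)-p_1(p_1p_2+\sigma_3p_3)+p_2(E_2-E_3)&=-p_2\big(p_1^2-\sigma_2\sigma_3-E_2+E_3\big)=-p_2h_2,\\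
p_1(p_1p_3+\sigma_2p_2)-\sigma_2(p_1p_2+\sigma_3p_3)+p_3(E_2-E_3)&=p_3\big(p_1^2-\sigma_2\sigma_3+E_2-E_3\big)=p_3h_3,\\
p_2(p_1p_3+\sigma_2p_2)-p_3(p_1p_2+\sigma_3p_3)+\sigma_1(E_2-E_3)&=\sigma_2p_2^2-\sigma_3p_3^2+\sigma_1(E_2-E_3),
\end{align*}
where we used $-\sigma_2\sigma_3-\sigma_3^2=\sigma_1\sigma_3$ in the first line and $-\sigma_2\sigma_3-\sigma_2^2=\sigma_1\sigma_2$ in the second. Moreover $3\delta p_1A_1u^{(1)}=\frac34p_1^2p_2p_3\,(p_3,-p_2,0)$. Adding up, $\gamma^{(1)}=(-p_2b_2,\,p_3b_3,\,\psi_{32})$. By \eqref{eq:swap} and \eqref{eq:u}, $\gamma^{(k)}=-P_k(\gamma^{(1)})^{[1k]}$. A permutation of the indices of $(\sigma,p)$ permutes the indices of $b_k$ and $\psi_{ij}$, and $\psi_{ij}=-\psi_{ji}$. So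
\[
\gamma^{(2)}=(p_1b_1,\ \psi_{13},\ -p_3b_3),\qquad\gamma^{(3)}=(\psi_{21},\ -p_1b_1,\ p_2b_2).
\]

\emph{Step 3: $\psi_{13}=\psi_{21}=\psi_{32}$.} For $\{i,j,k\}=\{1,2,3\}$ we have $\psi_{ik}+\psi_{jk}=-\frac12\tau^2\sigma_k+\frac14\tau D$, where, using $\sigma_i+\sigma_j=-\sigma_k$,
\begin{align*}
D&=2\sigma_kp_k^2-\sigma_ip_i^2-\sigma_jp_j^2+(\sigma_i+\sigma_j)E_k-\sigma_jE_i-\sigma_iE_j\\
&=\sigma_kp_k^2+\sigma_k^3-(\sigma_i+\sigma_j)(p_i^2+p_j^2)+\sigma_i\sigma_j(\sigma_i+\sigma_j)=\sigma_k\Big(\sum p^2+\sigma_k^2-\sigma_i\sigma_j\Big)=2\tau\sigma_k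
\end{align*}
by \eqref{eq:sigma}. So $\psi_{ik}=-\psi_{jk}=\psi_{kj}$. This gives $\psi_{13}=\psi_{32}$ and $\psi_{21}=\psi_{13}$. Write $\psi$ for the common value.

\emph{Step 4: the real part, $L(1)=-\frac12p_k^2b_k$ in chart $k$.} At $v=1$ we have $n_{rs}=\operatorname{tr}(K_+^rK_-^s)$. The matrix $K_++K_-=p_kA$ has the eigenvalues $p_k,-p_k,0$, so the traces of its second, third and fourth powers are $2p_k^2$, $0$, $2p_k^4$. We expand them with the help of \eqref{eq:newton}. The second power gives $n_{11}=p_k^2-\tau$. The third gives $6\delta+3(n_{12}+n_{21})=0$. The fourth gives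
\[
2p_k^4=\tau^2+4\operatorname{tr}(K_+^3K_-+K_+K_-^3)+4n_{22}+2\operatorname{tr}(K_+K_-)^2=\tau^2+4\tau n_{11}+6n_{22}-2|\chi|^2 ;
\]
here $\operatorname{tr}(K_+K_-)^2=n_{22}-|\chi|^2$, because the commutator $K_+K_--K_-K_+$ is antisymmetric with entries $\pm\chi_a$, so that the trace of its square, $2\operatorname{tr}(K_+K_-)^2-2n_{22}$, equals $-2|\chi|^2$. Thus $n_{22}=\frac16(2p_k^4+3\tau^2-4\tau p_k^2+2|\chi|^2)$, and
\[
L(1)=-\tfrac12\tau^2p_k^2+6\delta^2+\tfrac13\tau p_k^4+\tfrac13\tau|\chi|^2 .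
\]
Here $|\chi|^2=\frac14p_k^2\big(p_i^2+p_j^2+(\sigma_i-\sigma_j)^2\big)$ by \eqref{eq:u}, and $6\delta^2=\frac38p_1^2p_2^2p_3^2$ cancels against the middle term of $\frac12p_k^2b_k$. So $L(1)+\frac12p_k^2b_k$ is $\tau p_k^2$ times
\[
-\tfrac5{12}\tau+\tfrac5{24}\sum p^2+\tfrac1{12}(\sigma_i-\sigma_j)^2+\tfrac18(\sigma_i\sigma_j+\sigma_k^2)=-\tfrac5{48}\sum\sigma^2+\tfrac5{24}\big(\sigma_i^2+\sigma_i\sigma_j+\sigma_j^2\big),
\]
which is $0$ by \eqref{eq:sigma}.

\emph{Step 5.} We have shown $\lambda^{(1)}(e^{(k)})=\frac3{8V^2}p_k\big(p_kb_k+\gamma^{(k)}\big)$, written as real part plus imaginary part. The quaternions in parentheses are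
\[
(p_1b_1,-p_2b_2,p_3b_3,\psi),\qquad(p_2b_2,p_1b_1,\psi,-p_3b_3),\qquad(p_3b_3,\psi,-p_1b_1,p_2b_2).
\]
Call the first one $z$. By \eqref{eq:vi}, right multiplication by $1,\mathbf i,\mathbf j$ turns them into $z,-z,z$. Since $\lambda^{(k)}(e)=\lambda^{(1)}(e^{(k)})q_k$, the lemma follows.
\end{proof}

\begin{lemma}\label{lem:F}
If $(e,\kappa)$ is admissible and $V\ne0$, then
\[
48V\langle\Lambda,W_{T_1}(e)\rangle=F:=E_1+E_2-2E_3+4p_3\sigma_3 .
\]
\end{lemma}

\begin{proof}
Suppose first that $p_1p_2\ne0$. By Lemma~\ref{lem:Lambda}, Lemma~\ref{lem:lambda}(ii) and \eqref{eq:cubiccoef},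
\[
p_1\langle\Lambda,W_{t_1^2t_4}\rangle=\frac{p_1(E_3-E_2)}{48V},\quad p_1\langle\Lambda,W_{t_1^2t_3}\rangle=\frac{p_1p_3\sigma_3}{48V},\quad-p_2\langle\Lambda,W_{t_2^2t_4}\rangle=-\frac{p_2(E_1-E_3)}{48V}.
\]
Cancel $p_1$, $p_2$ and use $T_1=t_2^2t_4-t_1^2t_4+4t_1^2t_3$.

If $p_1p_2=0$ we cannot cancel, and we approximate $(e,\kappa)$ by admissible pairs with $p_1p_2\ne0$. For this we show that $(\sigma,p)$ is a regular point of $G$ on the space $\{\sum\sigma_k=0\}$. At a critical point, $\sigma_kp_k=0$ for all $k$, and $p_k^2-\sigma_i\sigma_j$ is independent of $k$. If $\sigma=0$, all $|p_k|$ are equal; then conjugation by a diagonal sign matrix makes $K_+$ a multiple of $A_1+A_2+A_3$, which has the eigenvalues $2,-1,-1$, and this contradicts $V\ne0$. If exactly one entry $\sigma_k$ vanishes, then $\sigma_i=-\sigma_j\neq0$, $p_i=p_j=0$, and comparing the expressions for $k$ and $i$ gives $p_k^2+\sigma_i^2=0$, which is impossible. Two vanishing entries force $\sigma=0$. If no $\sigma_k$ vanishes,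 the products $\sigma_i\sigma_j$ are all equal because $p=0$, so the $\sigma_k$ are equal and have sum $0$, which is impossible.

So $dG\ne0$ at our point. Use the coordinates $\sigma_1,\sigma_2,p_1,p_2,p_3$. The derivative $\partial G/\partial p_k=2\sigma_kp_k$ is zero for each vanishing $p_k$, so the derivative with respect to some coordinate other than the vanishing ones among $p_1,p_2$ is nonzero. By the implicit function theorem $G=0$ can be solved for that coordinate, and the others can be varied freely. Hence $(\sigma,p)$ is a limit of zeros $(\sigma^n,p^n)$ of $G$ with $p_1^np_2^n\ne0$. By \eqref{eq:iso} the matrices $K_\pm(\sigma^n,p^n)$ have a common spectrum, which converges to the simple spectrum $\kappa$. Label it $\kappa^n$ with $\kappa^n\to\kappa$. Unit eigenvectors for simple eigenvalues can be chosen to depend continuously on the matrix, so we get eigenframes $\ell^n\to\ell$, $m^n\to m$. Lemma~\ref{lem:lift} gives bases $e^n\to e$ such that $(e^n,\kappa^n)$ is admissible with parameters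 $(\sigma^n,p^n)$. The formula holds for them and passes to the limit.
\end{proof}

For the basis $e^\circ$, with $\sigma=0$, $p=(1,0,0)$, $V=\frac14$, $\tau=\frac12$, we get $h_1=-1$, $b_1=\frac1{24}-\frac18=-\frac1{12}$, $\Lambda=(-\frac12,0,0,0)$, $F=1$ and $\mathcal Q=0$. This agrees with $\lambda^{(1)}=-\frac12e_1$, $\langle\lambda^{(1)},W_{T_1}\rangle=\frac1{12}$ and (c) in Example~\ref{ex:basis}.

\section{The polynomial system and the degenerate bases}\label{sec:end}

\subsection{Real solutions of $G=F=\mathcal Q=0$}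

\begin{lemma}\label{lem:system}
Let $(\sigma,p)\ne0$ be real with $\sum\sigma_k=0$ and $G=F=\mathcal Q=0$. Then $\sigma=0$ and $|p_1|=|p_2|=|p_3|$.
\end{lemma}

\begin{proof}
Put $Y=\sigma_2-\sigma_1$, so that $\sigma_1=-\frac12(\sigma_3+Y)$, $\sigma_2=\frac12(Y-\sigma_3)$, $\sigma_1\sigma_2=\frac14(\sigma_3^2-Y^2)$ and $\sigma_1^2+\sigma_2^2=\frac12(\sigma_3^2+Y^2)$. The equations $G=0$ and $F=0$ read
\begin{align}
-\tfrac12Y(p_1^2-p_2^2)&=\sigma_3\big[\tfrac14(\sigma_3^2-Y^2)+\tfrac12(p_1^2+p_2^2-2p_3^2)\big],\label{eq:G0}\\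
p_1^2+p_2^2-2p_3^2&=\tfrac12(\sigma_3^2+Y^2)-2\sigma_3^2-4p_3\sigma_3 .\label{eq:F0}
\end{align}
Inserting \eqref{eq:F0} in \eqref{eq:G0}, the terms with $Y^2$ cancel and the bracket becomes $-\frac12\sigma_3^2-2p_3\sigma_3$. So $Y(p_1^2-p_2^2)=\sigma_3^2(\sigma_3+4p_3)$. Multiplying $\mathcal Q=2\tau Y+3p_3(p_1^2-p_2^2)=0$ by $Y$ gives
\begin{equation}\label{eq:key}
2\tau Y^2=-3\sigma_3^2\,p_3(\sigma_3+4p_3).
\end{equation}
If $\sigma_3=0$, then $Y=0$ because $\tau>0$, so $\sigma=0$. Then \eqref{eq:F0} says $p_1^2+p_2^2=2p_3^2$, so $p_3\ne0$ as $p\neq0$, and $\mathcal Q=0$ gives $p_1^2=p_2^2$. Hence all $|p_k|$ are equal.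

If $\sigma_3\ne0$, we may scale to $\sigma_3=1$, since $G,F,\mathcal Q$ are homogeneous. The left side of \eqref{eq:key} is nonnegative, so $-\frac14\le p_3\le0$, and on this interval $-p_3(1+4p_3)\le\frac1{16}$. Also $2\tau\ge\frac12\sum\sigma_k^2\ge\frac12(1+\frac12)=\frac34$. So \eqref{eq:key} gives $Y^2\le\frac3{16}\cdot\frac43=\frac14$. Then \eqref{eq:F0} gives
\[
p_1^2+p_2^2=2p_3^2-4p_3+\tfrac12(1+Y^2)-2\le\tfrac18+1+\tfrac58-2<0,
\]
a contradiction.
\end{proof}

Now let $e$ satisfy (a), (b), (c), and let $(e,\kappa)$ be admissible with parameters $(\sigma,p)$, as provided by Lemma~\ref{lem:adm}. Then $G=0$.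

\subsection{The case $V\ne0$}

By (c) and \eqref{eq:Q}, $\mathcal Q=0$. If $p=0$, then $\mathcal Q=2\tau(\sigma_2-\sigma_1)$ gives $\sigma_1=\sigma_2$, $\sigma_3=-2\sigma_1$, and $G=2\sigma_1^3=0$ gives $\sigma=0$, contradicting $(\sigma,p)\ne0$. If some $p_k\neq0$, then (b) for this $k$ and Lemma~\ref{lem:Lambda} give $\langle\Lambda,W_{T_1}\rangle=0$, so $F=0$ by Lemma~\ref{lem:F}. (All three vectors $\lambda^{(k)}$ are needed, since any two of the $p_k$ may vanish.) By Lemma~\ref{lem:system}, $\sigma=0$ and $|p_1|=|p_2|=|p_3|$. As in the proof of Lemma~\ref{lem:F}, $K_+$ then has a double eigenvalue, contradicting $V\ne0$.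

\subsection{The case $V=0$}

After relabeling $e_2,e_3,e_4$ cyclically, which permutes the $\ell_i$, $m_i$, $\kappa_i$ cyclically and preserves (a), (b), (c), we have $\kappa=(-\frac r2,-\frac r2,r)$ with $r\ne0$, and
\[
K_+=\tfrac{3r}2\big(\ell_3\ell_3^T-\tfrac13I\big),\qquad K_-=\tfrac{3r}2\big(m_3m_3^T-\tfrac13I\big).
\]
Write $\ell_3=(y_1,y_2,y_3)$ and $m_3=(y'_1,y'_2,y'_3)$. Comparing entries in \eqref{eq:K} gives $y_a^2+y_a'^2=\frac23$ and
\[
y_1y_2=y_1'y_2',\qquad y_1y_3=-y_1'y_3',\qquad y_2y_3=-y_2'y_3' .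
\]
Squaring, $y_a^2y_b^2=(\frac23-y_a^2)(\frac23-y_b^2)$, that is, $y_a^2+y_b^2=\frac23$ for all $a\ne b$; so all $y_a^2$ and $y_a'^2$ equal $\frac13$. Therefore, with signs $\epsilon_a=\pm1$,
\[
\ell_3=\tfrac1{\sqrt3}(\epsilon_1,\epsilon_2,\epsilon_3),\qquad m_3=\pm\tfrac1{\sqrt3}(\epsilon_1,\epsilon_2,-\epsilon_3),\qquad\sigma=0,\qquad p_k=r\omega_k,
\]
where $\omega_1=\epsilon_1\epsilon_2$, $\omega_2=\epsilon_1\epsilon_3$, $\omega_3=\epsilon_2\epsilon_3$.

These are the exceptional solutions of Lemma~\ref{lem:system}: $F$ and $\mathcal Q$ vanish, and \eqref{eq:Q} reads $0=0$. The reason is that $K_\pm$ see only $\ell_3$ and $m_3$ and have forgotten the positions of $\ell_1,\ell_2$ and $m_1,m_2$ in the double eigenspaces. We recover this information at first order: we split the double eigenvalue in a direction chosen so that the eigenvectors converge to the given frames, and we pass to the limit in the quotients $F/V$ and $\mathcal Q/V$. We use parameters of the form $p_k=\omega_k(r+\xi_k)$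 with $\sum\xi_k=0$. Since $\sum\sigma_k=0$,
\begin{equation}\label{eq:Gloc}
G=2r\sum_k\sigma_k\xi_k+\sum_k\sigma_k\xi_k^2-\sigma_1\sigma_2\sigma_3 .
\end{equation}

\begin{lemma}\label{lem:approach}
There are $\dot\sigma,\dot\xi\in\mathbb R^3$, not both zero, with $\sum\dot\sigma_k=\sum\dot\xi_k=\sum\dot\sigma_k\dot\xi_k=0$, numbers $\epsilon_n\downarrow0$, and admissible pairs $(e^n,\kappa^n)$ with $e^n\to e$, with parameters $\sigma^n=\epsilon_n\dot\sigma+o(\epsilon_n)$ and $p_k^n=\omega_k\big(r+\epsilon_n\dot\xi_k+o(\epsilon_n)\big)$, and with $V_n\ne0$, $V_n=O(\epsilon_n)$.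
\end{lemma}

\begin{proof}
\emph{The direction.} Let $B_+=\ell_1\ell_1^T-\ell_2\ell_2^T$ and $B_-=m_1m_1^T-m_2m_2^T$. We want a first-order change of $K_\pm$ whose quadratic form agrees with $B_+$ on $\ell_3^\perp$ and with $B_-$ on $m_3^\perp$. Remove the signs by $D_+=\operatorname{diag}(\epsilon_1,\epsilon_2,\epsilon_3)$ and $D_-=\operatorname{diag}(\epsilon_1,\epsilon_2,-\epsilon_3)$. Both $D_+\ell_3$ and $D_-m_3$ are $\pm\mathbf1/\sqrt3$, and by \eqref{eq:K}
\[
D_\pm K_\pm(\sigma,p)D_\pm=\tfrac12\sum_k(r+\xi_k)A_k\pm\tfrac12\operatorname{diag}(\sigma_3,\sigma_2,\sigma_1).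
\]
On $\mathbf1^\perp$ we have $(x_a+x_b)^2=x_c^2$ and so $2x_ax_b=2x_c^2-|x|^2$ for $\{a,b,c\}=\{1,2,3\}$; thus $x^TA_kx=2x_{4-k}^2-|x|^2$. Hence the derivative of $D_\pm K_\pm D_\pm$ in a direction $(\dot\sigma,\dot\xi)$ with $\sum\dot\sigma_k=\sum\dot\xi_k=0$ restricts to the form
\begin{equation}\label{eq:restr}
\tfrac12\sum_k(2\dot\xi_k\pm\dot\sigma_k)\,x_{4-k}^2\qquad\text{on }\mathbf1^\perp .
\end{equation}
For $\beta\in\mathbb R^3$ with $\sum\beta_a=0$, let $Z=\operatorname{diag}(\beta)$ and let $\Pi=I-\frac13\mathbf1\mathbf1^T$ be the projection onto $\mathbf1^\perp$. Then $\operatorname{tr}(\Pi Z)=0$ and $\operatorname{tr}(\Pi Z\Pi Z)=|\beta|^2-\frac23|\beta|^2+\frac19(\sum\beta_a)^2=\frac13|\beta|^2$. So $\beta\mapsto\sum\beta_ax_a^2|_{\mathbf1^\perp}$ is an injective linear map from the plane $\{\sum\beta_a=0\}$ to the two-dimensional space of traceless quadratic forms on $\mathbf1^\perp$, hence a bijection. Let $\beta^\pm$ represent the forms $D_\pm B_\pm D_\pm$ on $\mathbf1^\perp$.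 These have the eigenvalues $1,-1$, so $|\beta^+|^2=|\beta^-|^2=6$. Define $\dot\xi_k=\frac12(\beta^+_{4-k}+\beta^-_{4-k})$ and $\dot\sigma_k=\beta^+_{4-k}-\beta^-_{4-k}$. Then \eqref{eq:restr} is the form $D_\pm B_\pm D_\pm$, the vectors $\dot\sigma,\dot\xi$ have zero sums and are not both zero, and $\sum\dot\sigma_k\dot\xi_k=\frac12(|\beta^+|^2-|\beta^-|^2)=0$.

\emph{A curve in $\{G=0\}$.} Put $\sigma=\epsilon(\dot\sigma+s\dot\xi)$ and $\xi=\epsilon(\dot\xi+s\dot\sigma)$. By \eqref{eq:Gloc}, $G=\epsilon^2\Phi(\epsilon,s)$ with a polynomial $\Phi$, and $\Phi(0,s)=2rs\big(|\dot\sigma|^2+|\dot\xi|^2\big)$. So $\Phi(0,0)=0\ne\partial_s\Phi(0,0)$, and the implicit function theorem gives a smooth function $s(\epsilon)$ with $s(0)=0$ and $\Phi(\epsilon,s(\epsilon))=0$. Let $K_\pm(\epsilon)$ be the matrices \eqref{eq:K} along this curve. They have a common spectrum by \eqref{eq:iso}, and $K_\pm(\epsilon)=K_\pm+\epsilon K'_\pm+o(\epsilon)$, where $\langle y,K'_+x\rangle=\langle y,B_+x\rangle$ for $x,y\in\ell_3^\perp$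 and $\langle y,K'_-x\rangle=\langle y,B_-x\rangle$ for $x,y\in m_3^\perp$.

\emph{Eigenvectors.} Choose $\epsilon_n\downarrow0$ along which orthonormal eigenbases of $K_+(\epsilon_n)$ and of $K_-(\epsilon_n)$, and their eigenvalues, converge. The limit of the first is an orthonormal eigenbasis of $K_+$, so it consists of $\pm\ell_3$, with eigenvalue $r$, and two vectors in $\ell_3^\perp$, with eigenvalue $-\frac r2$. Let $x_n\to x\in\ell_3^\perp$ be one of the latter two sequences, with eigenvalues $\mu_n$. For $y\in\ell_3^\perp$ we have $K_+y=-\frac r2y$, so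
\[
\big\langle y,(K_+(\epsilon_n)-K_+)x_n\big\rangle=\big(\mu_n+\tfrac r2\big)\langle y,x_n\rangle .
\]
Divide by $\epsilon_n$. For $y=x$ we get $(\mu_n+\frac r2)/\epsilon_n\to\nu:=\langle x,B_+x\rangle$, and then for all $y\in\ell_3^\perp$ we get $\langle y,B_+x\rangle=\nu\langle y,x\rangle$. So $x$ is an eigenvector of $B_+$ in $\ell_3^\perp$: either $x=\pm\ell_1$ and $\nu=1$, or $x=\pm\ell_2$ and $\nu=-1$. The two limits are orthogonal, so each alternative occurs once. After sign changes the eigenvectors converge to $\ell_1,\ell_2,\ell_3$, with eigenvalues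
\[
\kappa_1^n=-\tfrac r2+\epsilon_n+o(\epsilon_n),\qquad\kappa_2^n=-\tfrac r2-\epsilon_n+o(\epsilon_n),\qquad\kappa_3^n\to r .
\]
The same argument with $m_i$ and $B_-$ in place of $\ell_i$ and $B_+$ gives eigenvectors of $K_-(\epsilon_n)$ converging to $m_1,m_2,m_3$, with eigenvalues of the same asymptotic form. For large $n$ these are the larger eigenvalue near $-\frac r2$, the smaller one, and the eigenvalue near $r$; as the spectra agree, they equal $\kappa_1^n,\kappa_2^n,\kappa_3^n$. Lemma~\ref{lem:lift} gives bases $e^n\to e$ with these eigenframes, so $(e^n,\kappa^n)$ is admissible with the parameters on the curve. Finally $V_n/\epsilon_n\to2\cdot(-\frac32r)\cdot\frac32r\neq0$.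
\end{proof}

We apply the formulas for $V\ne0$ to $(e^n,\kappa^n)$; they require admissibility only. By Lemmas~\ref{lem:Lambda} and~\ref{lem:F} and by \eqref{eq:Q},
\[
\frac{p_1^nF_n}{48V_n}=\big\langle\lambda^{(1)}(e^n),W_{T_1}(e^n)\big\rangle\to0,\qquad\frac{\mathcal Q_n}{96V_n}=Q(e_1^n,\dots,e_4^n)\to0,
\]
because the limit $e$ satisfies (b) and (c). Since $p_1^n\to r\omega_1\ne0$ and $V_n=O(\epsilon_n)$, both $F_n/\epsilon_n$ and $\mathcal Q_n/\epsilon_n$ tend to $0$. As polynomials in $(\sigma,\xi)$, $F$ and $\mathcal Q$ vanish at the origin, where $2\tau=3r^2$, and their linear parts are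
\[
2r(\xi_1+\xi_2-2\xi_3)+4r\omega_3\sigma_3\qquad\text{and}\qquad3r^2(\sigma_2-\sigma_1)+6r^2\omega_3(\xi_1-\xi_2).
\]
So these linear forms vanish at $(\dot\sigma,\dot\xi)$. Put $\nu=\frac12(\dot\xi_1-\dot\xi_2)$ and $\dot Y=\dot\sigma_2-\dot\sigma_1$. As $\dot\xi_1+\dot\xi_2=-\dot\xi_3$, the two equations say
\[
\dot\xi_3=\tfrac23\omega_3\dot\sigma_3,\qquad\dot Y=-4\omega_3\nu .
\]
From $\dot\xi_1=-\frac12\dot\xi_3+\nu$, $\dot\xi_2=-\frac12\dot\xi_3-\nu$ and $\dot\sigma_1+\dot\sigma_2=-\dot\sigma_3$ we get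
\[
0=\sum_k\dot\sigma_k\dot\xi_k=\tfrac32\dot\sigma_3\dot\xi_3-\dot Y\nu=\omega_3\big(\dot\sigma_3^2+4\nu^2\big).
\]
Hence $\dot\sigma_3=\nu=0$, then $\dot\xi_3=\dot Y=0$, and so $\dot\sigma=\dot\xi=0$, contradicting Lemma~\ref{lem:approach}.

Both cases are impossible, so Proposition~\ref{prop:abc} holds, and with it Theorem~\ref{thm:four}. Propositions~\ref{prop:red} and~\ref{prop:high} and Theorem~\ref{thm:four} give Theorem~\ref{thm:B}, and together with Section~\ref{sec:low} they give Theorem~\ref{thm:A}. \qed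

\begin{remark}
The last step shows the role of the term $4t_1^2t_3$ in $T_1$. With a coefficient $\theta$ in place of $4$, the term $4p_3\sigma_3$ in $F$ becomes $\theta p_3\sigma_3$, and the final quadratic form becomes $\omega_3(\frac\theta4\dot\sigma_3^2+4\nu^2)$. It is definite only for $\theta>0$.
\end{remark}

\begin{thebibliography}{1}
\bibitem{book} A printed mathematics book (source of the problem).
\end{thebibliography}
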